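# A finitely presented group with $D_n(G)\neq\gamma_n(G)$ for every $n\ge 4$

## 1. The guess that $D_n(G)=\gamma_n(G)$ for large $n$, and groups that support it

Attach to a group $G$ two descending series. One is the lower central series, $\gamma_1(G)=G$, $\gamma_{n+1}(G)=[\gamma_n(G),G]$. The other comes from the integral group ring $\mathbb ZG$. Its augmentation ideal $\Delta(G)$ is the kernel of $\mathbb ZG\to\mathbb Z$, $g\mapsto1$, and it is spanned over $\mathbb Z$ by the elements $g-1$.

**Definition.** For $n\ge1$ the $n$-th dimension subgroup is $D_n(G)=G\cap(1+\Delta(G)^n)$, that is, the set of $g\in G$ with $g-1\in\Delta(G)^n$.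

We write $[a,b]=a^{-1}b^{-1}ab$, $[a,{}_0t]=a$ and $[a,{}_{j+1}t]=[[a,{}_jt],t]$. Ring commutators $uv-vu$ are always written out. The 2-adic valuation is $v_2$.

The set $D_n(G)$ is a subgroup, because $gh-1=g(h-1)+(g-1)$ and $g^{-1}-1=-g^{-1}(g-1)$. It is normal, because $h^{-1}gh-1=h^{-1}(g-1)h$. From $gh-hg=(g-1)(h-1)-(h-1)(g-1)$ we get
$$[g,h]-1=g^{-1}h^{-1}\big((g-1)(h-1)-(h-1)(g-1)\big),\tag{1}$$
and induction on $n$ gives $\gamma_n(G)\le D_n(G)$. A homomorphism $G\to H$ carries $D_n(G)$ into $D_n(H)$ and $\gamma_n(G)$ into $\gamma_n(H)$.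

The ring series is thus at least as large as the commutator series. The natural guess for a finitely generated group is that they agree from some point on:

> For every finitely generated group $G$ there is $n_0=n_0(G)$ with $D_n(G)=\gamma_n(G)$ for all $n\ge n_0$.

Let us test it.

**The case $n=2$, any group.** The ideal $\Delta=\Delta(G)$ is free abelian on the $g-1$ with $g\ne1$. So $g-1\mapsto gG'$ defines a homomorphism $\Delta\to G/G'$. The elements $(g-1)(h-1)=(gh-1)-(g-1)-(h-1)$, which span $\Delta^2$, go to the identity. Hence $g-1\in\Delta^2$ forces $g\in G'$, and $D_2(G)=\gamma_2(G)$. In particular $D_n(G)=1$ for $G$ abelian and $n\ge2$. The argument also gives the isomorphism $\Delta/\Delta^2\cong G/G'$.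

**The infinite dihedral group.** Let $G=\langle a\rangle\ltimes\langle c\rangle$ with $a^2=1$, $c$ of infinite order and $a^{-1}ca=c^{-1}$. Then $[c^k,a]=c^{-2k}$, so $\gamma_n(G)=\langle c^{2^{n-1}}\rangle$ for $n\ge2$, and the lower central series never stops. Represent $G$ by the integer matrices $\begin{pmatrix}\varepsilon&k\\0&1\end{pmatrix}$, $\varepsilon=\pm1$. Every $g-1$ has the form $\begin{pmatrix}2\alpha&\beta\\0&0\end{pmatrix}$, and
$$\begin{pmatrix}2\alpha&\beta\\0&0\end{pmatrix}\begin{pmatrix}2\alpha'&\beta'\\0&0\end{pmatrix}=\begin{pmatrix}4\alpha\alpha'&2\alpha\beta'\\0&0\end{pmatrix}.$$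
By induction the image of $\Delta^n$ consists of matrices $\begin{pmatrix}2^n\alpha&2^{n-1}\beta\\0&0\end{pmatrix}$. For $n\ge2$ a reflection has $g-1$ with upper left entry $-2$, which is not divisible by $4$. And $c^k\in D_n(G)$ forces $2^{n-1}\mid k$. So $D_n(G)=\gamma_n(G)$ for all $n$.

**Finite nilpotent groups.** Let $P$ be a finite $p$-group. Its augmentation ideal over $\mathbb F_p$ is nilpotent (classical), so $\Delta(P)^m\subseteq p\,\mathbb ZP$ for some $m$. Hence $\Delta(P)^{mk}\subseteq p^k\mathbb ZP$ for all $k$, so $\bigcap_n\Delta(P)^n=0$. The decreasing chain $D_n(P)$ of subgroups of a finite group has trivial intersection, so $D_n(P)=1$ for large $n$. For a finite nilpotent group, project to the Sylow factors: again $D_n=1$ for large $n$.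

**Finitely generated groups whose lower central series stops.** First let $Q$ be finitely generated nilpotent. We recall three classical facts: its torsion elements form a finite normal subgroup $T$; $Q$ is residually finite; $Q/T$ embeds in a group of upper unitriangular integer $m\times m$ matrices. In that matrix algebra $\Delta(Q/T)$ maps to strictly upper triangular matrices, so $\Delta(Q/T)^m$ maps to $0$ and $D_m(Q/T)=1$. Choose a normal subgroup $U$ of finite index with $U\cap T=1$. For large $n$ we have $D_n(Q)\le T$, and also $D_n(Q)\le U$ because $Q/U$ is finite nilpotent. So $D_n(Q)=1$ for large $n$. Now if $G$ is finitely generated and $\gamma_c(G)=\gamma_{c+1}(G)$, put $Q=G/\gamma_c(G)$. For large $n$ we get $D_n(G)\le\gamma_c(G)=\gamma_n(G)$, and the guess holds for $G$. This includes all finite groups.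

**Finitely generated metabelian groups.** Here we quote a known result: for such $G$ there is $n_0$, depending only on $G/G'$, with $D_n(G)=\gamma_n(G)$ for all $n\ge n_0$.

So the evidence is good. Nevertheless the guess is false.

## 2. One letter $t$ must serve infinitely many depths

How would one try to refute the guess? One would take a group $H$ with $D_4(H)\ne\gamma_4(H)$, such as Rips' counterexample for $n=4$. That kills the statement "$D_n=\gamma_n$ always", but by Section 1 not the guess whenever $\gamma_c(H)=\gamma_{c+1}(H)$ for some $c$, in particular whenever $H$ is finite. Nor can one collect bad groups for infinitely many $n$ into a direct sum: an infinite direct sum of nontrivial groups is not finitely generated.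

So a single finitely generated group must contain a discrepancy at infinitely many depths. The dihedral group shows a cheap way to reach every depth: there $[c,{}_ja]=c^{(-2)^j}$ lies in $\gamma_{j+1}$, and two generators are enough. We shall take a fixed word $w(x_1,x_2,x_3)$ and feed it the elements $x_i=[v_i,{}_{p-1}t]$, which lie in $\gamma_p$, for $p=1,2,3,\dots$. What must be arranged is that one finite set of relations works for all $p$.

## 3. Three equal commutators of order two in a group of class two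

First we look at the word in the simplest setting. In a group of class $\le2$ commutators are central and bilinear: $[ab,c]=[a,c][b,c]$, $[a,bc]=[a,b][a,c]$, so $[a^m,c]=[a,c]^m=[a,c^m]$.

Let $D$ be a power of $2$ with $4\mid D$, and put
$$d_1=16D,\quad d_2=4D,\quad d_3=D,\qquad e_{12}=8D^2,\quad e_{13}=4D^2,\quad e_{23}=2D^2,$$
$$\beta_1(c)=c_2^{-4}c_3^{-2},\qquad\beta_2(c)=c_1^4c_3^{-1},\qquad\beta_3(c)=c_1^2c_2 .$$
The numbers are adapted from Rips' counterexample for $n=4$. We shall constantly use
$$e_{12}=2D\,d_2=\tfrac D2d_1,\qquad e_{13}=4D\,d_3=\tfrac D4d_1,\qquad e_{23}=2D\,d_3=\tfrac D2d_2.\tag{2}$$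

**Lemma 1.** Let $H$ be a group of class $\le2$ with elements $x_i,b_i$ ($i=1,2,3$) such that the $b_i$ commute, $b_i^{d_i}=1$ and $x_i^{d_i}=\beta_i(b_1,b_2,b_3)$. Then
$$[x_1^{e_{12}},x_2]=[x_1^{e_{13}},x_3]=[x_2^{e_{23}},x_3]=z,\qquad z=[x_1,b_1]^{8D},\quad z^2=1,$$
and so $w=[x_1^{e_{12}},x_2][x_1^{e_{13}},x_3][x_2^{e_{23}},x_3]=z^3=z$.

*Proof.* We have $[x_i,b_j]^{d_j}=[x_i,b_j^{d_j}]=1$ and $[x_i,b_j]^{d_i}=[\beta_i(b),b_j]=1$. By (2),
$$[x_1^{e_{12}},x_2]=[x_1,x_2^{d_2}]^{2D}=[x_1,b_1]^{8D}[x_1,b_3]^{-2D}=[x_1,b_1]^{8D},$$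
$$[x_1^{e_{13}},x_3]=[x_1,x_3^{d_3}]^{4D}=[x_1,b_1]^{8D}[x_1,b_2]^{4D}=[x_1,b_1]^{8D},$$
$$[x_2^{e_{23}},x_3]=[x_2,x_3^{d_3}]^{2D}=[x_2,b_1]^{4D}[x_2,b_2]^{2D}=[x_2,b_2]^{2D}.$$
Expand the first commutator on the other side: $[x_1^{e_{12}},x_2]=[x_1^{d_1},x_2]^{D/2}=[b_2,x_2]^{-2D}[b_3,x_2]^{-D}=[x_2,b_2]^{2D}$. So all three equal $z$, and $z^2=[x_1,b_1]^{16D}=1$. $\square$

So in the group, $w$ is an element of order at most two, and it can be nontrivial (Section 8). In the group ring there is more freedom. Up to higher terms, $w-1$ is $\sum e_{ij}(X_iX_j-X_jX_i)$ with $X_i=x_i-1$. In a commutator one has to expand either the left or the right entry. In the ring the two monomials are separate terms, and one may expand $X_j$ in the first and $X_i$ in the second. Collecting by the left factor,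
$$X_1(e_{12}X_2+e_{13}X_3)+X_2(-e_{12}X_1+e_{23}X_3)+X_3(-e_{13}X_1-e_{23}X_2),\tag{3}$$
every bracket becomes a combination of the $B_i=b_i-1$ with coefficients such as $d_1B_1$ and $d_2B_2$, which are one step deeper than expected. That is the source of the discrepancy.

## 4. The groups $G_r$ and the main theorems

Fix $r\ge1$ and from now on put $D=2^{2r+2}$, with $d_i,e_{ij},\beta_i$ as in Section 3. The linear forms belonging to the $\beta_i$ are
$$\bar\beta_1(C)=-4C_2-2C_3,\qquad\bar\beta_2(C)=4C_1-C_3,\qquad\bar\beta_3(C)=2C_1+C_2 .$$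
Define the finitely presented group
$$G_r=\big\langle t,v_1,v_2,v_3,y_1,y_2,y_3\ \big|\ y_i^{d_i}=1,\ v_i^{d_i}=\beta_i\big([y_1,{}_rt],[y_2,{}_rt],[y_3,{}_rt]\big)\ (i=1,2,3)\big\rangle .$$
For $p\ge1$ put $x_i=[v_i,{}_{p-1}t]$ and
$$w_{r,p}=[x_1^{e_{12}},x_2]\,[x_1^{e_{13}},x_3]\,[x_2^{e_{23}},x_3].$$
For example $r=1$ gives $D=16$, $(d_1,d_2,d_3)=(256,64,16)$ and $w_{1,1}=[v_1^{2048},v_2][v_1^{1024},v_3][v_2^{512},v_3]$.

**Theorem 1.** For all $r,p\ge1$, with $n=2p+r+1$: $w_{r,p}\in D_n(G_r)\setminus\gamma_n(G_r)$.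

**Theorem 2.** The finitely presented group $G=G_1\times G_2$ satisfies $D_n(G)\neq\gamma_n(G)$ for every $n\ge4$. So no $n_0(G)$ exists.

*Theorem 1 implies Theorem 2.* With $r=1$ the number $n=2p+2$ runs through all even $n\ge4$; with $r=2$ the number $n=2p+3$ runs through all odd $n\ge5$. So for each $n\ge 4$ there are $r\in\{1,2\}$ and an element of $D_n(G_r)\setminus\gamma_n(G_r)$. Since $\Delta(G_r)\subseteq\Delta(G)$, it lies in $D_n(G)$. Since $\gamma_n(G)=\gamma_n(G_1)\times\gamma_n(G_2)$, we have $\gamma_n(G)\cap G_r=\gamma_n(G_r)$, so it is not in $\gamma_n(G)$. $\square$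

It remains to prove Theorem 1. Sections 5 and 6 show $w_{r,p}\in D_n(G_r)$; Sections 7 and 8 show $w_{r,p}\notin\gamma_n(G_r)$.

## 5. The relation $v_i^{d_i}=\beta_i$ in the group ring: a false congruence and its repair by $2^r$

Let $\Delta=\Delta(G_r)$, $\tau=t-1$, and
$$v_{i,j}=[v_i,{}_jt],\quad y_{i,l}=[y_i,{}_lt],\quad V_{i,j}=v_{i,j}-1,\quad Y_{i,l}=y_{i,l}-1 .$$
As $\gamma_k\le D_k$, we have $V_{i,j}\in\Delta^{j+1}$ and $Y_{i,l}\in\Delta^{l+1}$.

For the computation announced at (3) we want to replace $d_iV_{i,j}$ by $\bar\beta_i(Y_{\cdot,j+r})$ modulo one power beyond where the latter lives, i.e. modulo $\Delta^{j+r+2}$. The obvious hope is that $v_i^{d_i}=\beta_i(y_{\cdot,r})$ gives this for $j=0$ directly. **It does not.** Expanding,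
$$v^d-1=dV+\tbinom d2V^2+\cdots,$$
and $\binom d2=\frac d2(d-1)$ carries one factor $2$ fewer than $d$. To see that this is fatal, map $G_r$ onto the cyclic group of order $d=d_i$ generated by $v=v_i$, sending $t$, all $y$'s and the other $v$'s to $1$; the relations hold. All $Y$'s go to $0$, so the hoped-for congruence would give $dV\in\Delta^{r+2}\subseteq\Delta^3$ in $\mathbb Z[V]/((1+V)^d-1)$, where $\Delta=(V)$. Modulo $V^3$ the ideal generated by $(1+V)^d-1$ is spanned by $dV+\binom d2V^2$ and $dV^2$. For $dV$ to lie in this span we would need $d\mid\binom d2$, which is false for even $d$.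

The same example suggests the repair: $2dV\equiv-2\binom d2V^2=-d(d-1)V^2\equiv0$ modulo $V^3$. One extra factor $2$ buys one extra power of $\Delta$. We need $r$ extra powers, hence a factor $2^r$. This costs nothing, since by (2) all we ever use are the multiples $e_{ij}X$, and $D$ is a high power of $2$.

**Step 1 (two tools).** The purpose is to have a linear operator that passes from $V_{i,j}$ to $V_{i,j+1}$, and control of binomial coefficients. Put $\delta(u)=t^{-1}(u\tau-\tau u)$. By (1),
$$[g,t]-1=g^{-1}\delta(g-1),\tag{4}$$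
$\delta$ is additive, and $\delta(\Delta^k)\subseteq\Delta^{k+1}$. Second, if $q$ is a power of $2$, $1\le l\le q$ and $a=v_2(l)$, then $l\binom ql=q\binom{q-1}{l-1}$ gives
$$q\ \big|\ 2^a\tbinom ql,\qquad\text{and}\qquad a\le l-1,\tag{5}$$
the last because $2^{l-1}\ge l\ge 2^a$.

**Step 2 (multiplication by $d_i$ gains one power).** We show
$$d_iV_{i,j}\in\Delta^{j+2},\qquad d_iY_{i,l}\in\Delta^{l+2}.\tag{6}$$
For $j=l=0$: $v_i^{d_i}$ is a product of powers of the $[y_k,{}_rt]$, so $v_i^{d_i}\in\gamma_{r+1}(G_r)\subseteq\gamma_2(G_r)$ and $(1+V_{i,0})^{d_i}-1\in\Delta^2$. Its expansion is $d_iV_{i,0}$ plus terms in $\Delta^2$, so $d_iV_{i,0}\in\Delta^2$. Likewise $(1+Y_{i,0})^{d_i}-1=0$ gives $d_iY_{i,0}\in\Delta^2$. For the induction, (4) with $g=v_{i,j}$ gives $d_iV_{i,j+1}=v_{i,j}^{-1}\delta(d_iV_{i,j})\in\Delta^{j+3}$, and the same for $Y$.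

(This is where $r\ge1$ enters. With $r=0$ the element $v_3^{d_3}=y_1^2y_2$ would be nontrivial in the abelianization: an integer combination of the relators $d_iy_i$ and $d_iv_i-\bar\beta_i(y)$ that involves no $v$'s only uses the $d_iy_i$. As $\Delta/\Delta^2\cong G/G'$, then $d_3V_{3,0}\notin\Delta^2$.)

**Step 3 (the repaired congruence, $j=0$).** The purpose is to prove
$$2^rd_iV_{i,j}\equiv2^r\bar\beta_i(Y_{\cdot,j+r})\pmod{\Delta^{j+r+2}}\tag{7}$$
for $j=0$. Write $d=d_i$, $v=v_i$, $V=V_{i,0}$. We claim that for $0\le k\le r$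
$$2^kdV\equiv2^k(v^d-1)\pmod{\Delta^{k+2}}.\tag{8}$$
For $k=0$ this is the expansion of $(1+V)^d-1$ modulo $\Delta^2$. Let $1\le k\le r$ and assume (8) for all smaller exponents. For $0\le k'\le k-1$ we have $v^d-1\in\Delta^{r+1}\subseteq\Delta^{k'+2}$, so (8) gives
$$2^{k'}dV\in\Delta^{k'+2}\qquad(0\le k'\le k-1).$$
Now
$$2^k(v^d-1)-2^kdV=\sum_{2\le l\le d}2^k\tbinom dlV^l .$$
The terms with $l\ge k+2$ lie in $\Delta^{k+2}$. Let $2\le l\le k+1$ and $a=v_2(l)$; then $a\le l-1\le k$, and by (5) $2^k\binom dl\in2^{k-a}d\,\mathbb Z$.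

If $a\ge1$, then $0\le k-a\le k-1$, and the term lies in $\mathbb Z\,(2^{k-a}dV)V^{l-1}\subseteq\Delta^{(k-a+2)+(l-1)}\subseteq\Delta^{k+2}$, because $l-1\ge a$.

If $a=0$, then $d\mid\binom dl$, so $2^k\binom dl\in2^{k-1}d\,\mathbb Z$, and the term lies in $\mathbb Z\,(2^{k-1}dV)V^{l-1}\subseteq\Delta^{(k+1)+(l-1)}\subseteq\Delta^{k+2}$, because $l\ge2$.

This proves (8). Take $k=r$. For $g,h\in1+\Delta^{r+1}$ in the group, $gh-1\equiv(g-1)+(h-1)$ and $g^{-1}-1\equiv-(g-1)$ modulo $\Delta^{2r+2}$. Since $y_{i,r}\in\gamma_{r+1}(G_r)$, it follows that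
$$v_i^{d_i}-1=\beta_i(y_{\cdot,r})-1\equiv\bar\beta_i(Y_{\cdot,r})\pmod{\Delta^{2r+2}},\qquad\Delta^{2r+2}\subseteq\Delta^{r+2}.$$
Together with (8) this is (7) for $j=0$.

**Step 4 (passing from $j$ to $j+1$).** The purpose is to get (7) at every depth from the one relation. Assume (7) for $j$. Since $Y_{\cdot,j+r}\in\Delta^{j+r+1}$, it gives in particular
$$2^rd_iV_{i,j}\in\Delta^{j+r+1}.\tag{9}$$
With $g=v_{i,j}$, (4) yields
$$2^rd_iV_{i,j+1}=g^{-1}\delta(2^rd_iV_{i,j})=\delta(2^rd_iV_{i,j})+(g^{-1}-1)\,\delta(2^rd_iV_{i,j}).$$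
Here $g^{-1}-1\in\Delta^{j+1}$ and $\delta(2^rd_iV_{i,j})\in\Delta^{j+r+2}$ by (9), so the second term lies in $\Delta^{(j+1)+(j+r+2)}\subseteq\Delta^{j+r+3}$. Applying $\delta$ to (7), the first term is $\equiv2^r\bar\beta_i(\delta(Y_{\cdot,j+r}))$ modulo $\Delta^{j+r+3}$. Finally $Y_{i,l+1}=y_{i,l}^{-1}\delta(Y_{i,l})\equiv\delta(Y_{i,l})$ modulo $\Delta^{(l+1)+(l+2)}$, and for $l=j+r$ this ideal lies in $\Delta^{j+r+3}$. So $2^rd_iV_{i,j+1}\equiv2^r\bar\beta_i(Y_{\cdot,j+1+r})$ modulo $\Delta^{j+r+3}$, which is (7) for $j+1$. Thus (7) and (9) hold for all $j\ge0$.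

## 6. $w_{r,p}\in D_n(G_r)$: regrouping by left factors

Fix $p\ge1$ and $n=2p+r+1$. Put $X_i=x_i-1=V_{i,p-1}\in\Delta^p$ and $B_i=Y_{i,p+r-1}\in\Delta^{p+r}$. Then (6), (7), (9) say
$$d_iX_i\in\Delta^{p+1},\quad d_iB_i\in\Delta^{p+r+1},\quad2^rd_iX_i\equiv2^r\bar\beta_i(B)\pmod{\Delta^{p+r+1}},\quad2^rd_iX_i\in\Delta^{p+r}.\tag{10}$$

**Step 5 (linearizing $w_{r,p}$).** The purpose is to show that $w_{r,p}-1$ is congruent to (3) modulo $\Delta^n$. Let $i<j$, $e=e_{ij}$, $g=x_i^e$. By (2), and since $\frac D4=2^{2r}$, $e$ is a power of $2$ divisible by $2^{2r}d_i$. In $g-1=\sum_{l\ge1}\binom elX_i^l$ consider the terms with $l\ge2$.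

If $l\ge r+2$, then $p(l-1)\ge r+1$, so $X_i^l\in\Delta^{pl}\subseteq\Delta^{p+r+1}$.

If $2\le l\le r+1$, then $v_2(l)\le l-1\le r$, so by (5) $\binom el\in2^{2r-r}d_i\mathbb Z=2^rd_i\mathbb Z$. By (10) the term lies in $\Delta^{p+r}\Delta^{p(l-1)}\subseteq\Delta^{p+r+1}$.

Hence $g-1\equiv eX_i\pmod{\Delta^{p+r+1}}$, and since $eX_i\in\Delta^{p+r}$ by (10), also $g-1\in\Delta^{p+r}$. Now (1) reads
$$[g,x_j]-1=g^{-1}x_j^{-1}\big((g-1)X_j-X_j(g-1)\big).$$
The bracket is $\equiv e(X_iX_j-X_jX_i)$ modulo $\Delta^{2p+r+1}=\Delta^n$ and lies in $\Delta^{2p+r}$. The factor $g^{-1}x_j^{-1}\in1+\Delta$ therefore changes it only by an element of $\Delta^{2p+r+1}=\Delta^n$. So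
$$[x_i^{e_{ij}},x_j]-1\equiv e_{ij}(X_iX_j-X_jX_i)\pmod{\Delta^n},$$
and this element lies in $\Delta^{2p+r}$. In the product of the three commutators, cross terms lie in $\Delta^{2(2p+r)}\subseteq\Delta^n$. Adding the three congruences and collecting by left factors, modulo $\Delta^n$,
$$w_{r,p}-1\equiv X_1(e_{12}X_2+e_{13}X_3)+X_2(-e_{12}X_1+e_{23}X_3)+X_3(-e_{13}X_1-e_{23}X_2).$$

**Step 6 (the three brackets).** The purpose is to evaluate each bracket modulo $\Delta^{p+r+1}$; since each is multiplied by some $X_i\in\Delta^p$, this is enough modulo $\Delta^n$. The integers $2D,4D,\frac D2,\frac D4$ are divisible by $2^r$, so by (2) and (10), modulo $\Delta^{p+r+1}$,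
$$\begin{aligned}
e_{12}X_2+e_{13}X_3&=2D\,d_2X_2+4D\,d_3X_3\equiv2D(4B_1-B_3)+4D(2B_1+B_2)\\
&=16DB_1+4DB_2-2DB_3=d_1B_1+d_2B_2-2d_3B_3\equiv0,\\[4pt]
-e_{12}X_1+e_{23}X_3&=-\tfrac D2d_1X_1+2D\,d_3X_3\equiv\tfrac D2(4B_2+2B_3)+2D(2B_1+B_2)\\
&=4DB_1+4DB_2+DB_3=d_2B_1+d_2B_2+d_3B_3\equiv d_2B_1,\\[4pt]
-e_{13}X_1-e_{23}X_2&=-\tfrac D4d_1X_1-\tfrac D2d_2X_2\equiv\tfrac D4(4B_2+2B_3)-\tfrac D2(4B_1-B_3)\\
&=D(-2B_1+B_2+B_3)=d_3(-2B_1+B_2+B_3).
\end{aligned}$$

**Step 7 (moving the integers to the left).** What is left has $d_2$ in front of $B_1$ and $d_3$ in front of $B_1,B_2$, which need not gain a power there. But integers commute with everything, and $d_2$, $d_3$ do gain a power on the left factors $X_2$, $X_3$. By (10),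
$$w_{r,p}-1\equiv(d_2X_2)B_1+(d_3X_3)(-2B_1+B_2+B_3)\in\Delta^{p+1}\Delta^{p+r}=\Delta^n .$$
So $w_{r,p}\in D_n(G_r)$.

## 7. A homomorphism $G_r\to E$ with $\gamma_n(E)=1$

Still $p\ge1$ and $n=2p+r+1$ are fixed. To show $w_{r,p}\notin\gamma_n(G_r)$ we build a group $E$ with $\gamma_n(E)=1$ and a homomorphism $G_r\to E$ that does not kill $w_{r,p}$. In $E$ the relations at all depths may be imposed exactly.

**Step 8 (the finite group $N$).** The purpose is to have a class-two group containing all the $v_{i,j}$ and $y_{i,l}$ up to the depths that matter. Let $N$ be generated by $v_{i,j}$ ($1\le i\le3$, $0\le j\le p-1$) and $y_{i,l}$ ($1\le i\le3$, $0\le l\le p+r-1$), subject to the following: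

- $N$ is nilpotent of class $\le2$ (all triple commutators are trivial);
- $[v_{i,j},v_{i,k}]=1$ for all $i,j,k$;
- all the $y$'s commute;
- $y_{i,l}^{d_i}=1$;
- $v_{i,j}^{d_i}=\beta_i(y_{\cdot,j+r})$.

Note $j+r\le p+r-1$, so the last relation makes sense. All generators have finite order. So $N/\gamma_2(N)$ is finite. The group $\gamma_2(N)$ is generated by the finitely many central elements $[a,c]$ with $a,c$ generators, and $[a,c]^m=[a^m,c]=1$ if $a^m=1$; so it is finite too. Hence $N$ is finite.

**Step 9 (the automorphism $\theta$ and the group $E$).** The purpose is to realize commutation with $t$ as a shift. Put $v_{i,p}=1$, $y_{i,p+r}=1$ and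
$$\theta(v_{i,j})=v_{i,j}v_{i,j+1},\qquad\theta(y_{i,l})=y_{i,l}y_{i,l+1}.$$
This respects the relations. Class $\le2$ holds for any elements of $N$. The $v_{i,\cdot}$ with the same $i$ commute, and so do their products; the same for the $y$'s. We have $(y_{i,l}y_{i,l+1})^{d_i}=1$. For the last relation,
$$(v_{i,j}v_{i,j+1})^{d_i}=\beta_i(y_{\cdot,j+r})\,\beta_i(y_{\cdot,j+1+r})=\beta_i(y_{\cdot,j+r}\,y_{\cdot,j+r+1}),$$
because $v_{i,j},v_{i,j+1}$ commute and the $y$'s commute; for $j=p-1$ the extra factors are trivial on both sides. So $\theta$ is an endomorphism. It fixes $v_{i,p-1}$ and $y_{i,p+r-1}$, and descending induction on the second index puts every generator in its image. As $N$ is finite, $\theta$ is an automorphism.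

Let $E=N\rtimes\langle t\rangle$ with $t$ of infinite order and $t^{-1}gt=\theta(g)$. Then $[v_{i,j},t]=v_{i,j}^{-1}\theta(v_{i,j})=v_{i,j+1}$ and $[y_{i,l},t]=y_{i,l+1}$. In particular $[y_{i,0},{}_rt]=y_{i,r}$, where $r\le p+r-1$. Hence $t\mapsto t$, $v_i\mapsto v_{i,0}$, $y_i\mapsto y_{i,0}$ respects the relations of $G_r$ and defines a homomorphism $G_r\to E$, with $x_i=[v_i,{}_{p-1}t]\mapsto v_{i,p-1}$.

**Step 10 ($\gamma_n(E)=1$).** The purpose is to bound the lower central series by weights. Give $v_{i,j}$ and $y_{i,j}$ weight $j+1$. Let $N_m$ be the subgroup of $N$ generated by the generators of weight $\ge m$ and the commutators $[a,c]$ of two generators of total weight $\ge m$. Then $N_1=N$ and $N_{m+1}\le N_m$.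

Each $N_m$ is normal in $N$: for a generator $a$ of weight $\ge m$ and any generator $c$, $c^{-1}ac=a[a,c]$ and $[a,c]\in N_m$; commutators are central. (As $N$ is finite, conjugation by generators suffices.) By bilinearity of commutators, $[N_m,N_{m'}]\le N_{m+m'}$.

For a generator $a$ write $\theta(a)=aa^+$, where $a^+$ is trivial or a generator of weight one more. Then
$$\theta([a,c])=[a,c]\,[a,c^+]\,[a^+,c]\,[a^+,c^+].$$
So $\theta(N_m)\le N_m$, hence $\theta(N_m)=N_m$ by finiteness, and $N_m$ is normal in $E$. Also each of the given generators of $N_m$ is fixed by $\theta$ modulo $N_{m+1}$, so $\theta$ acts trivially on $N_m/N_{m+1}$. Therefore $E/N_2$ is abelian: $N/N_2$ is abelian because $[N_1,N_1]\le N_2$, and $t$ acts trivially on it. And $N_m/N_{m+1}$ is central in $E/N_{m+1}$ for $m\ge2$, because $[N_m,N_1]\le N_{m+1}$ and $t$ acts trivially. By induction $\gamma_m(E)\le N_m$ for $m\ge2$.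

Now look at $N_n$. All weights are $\le p+r<n$, so no single generator contributes. Suppose two generators have total weight $\ge n=2p+r+1$. As each weight is at most $p+r$, each is at least $p+1$. The $v$'s have weight at most $p$, so both generators are $y$'s, and these commute. Hence $N_n=1$ and $\gamma_n(E)=1$.

## 8. An alternating form that sees $w_{r,p}$

It remains to show that $w=[v_{1,p-1}^{e_{12}},v_{2,p-1}]\,[v_{1,p-1}^{e_{13}},v_{3,p-1}]\,[v_{2,p-1}^{e_{23}},v_{3,p-1}]$ is nontrivial in $N$. By Lemma 1 we must produce a class-two group in which $[x_1,b_1]$ has order exactly $16D=d_1$. We build it as a central extension with a prescribed commutator form.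

**Step 11 (the form $\psi$).** The purpose is to prescribe the commutators. Let $K$ be the abelian group with generators $x_i,b_i$ ($i=1,2,3$) and relations
$$d_ib_i=0,\quad d_1x_1=-4b_2-2b_3,\quad d_2x_2=4b_1-b_3,\quad d_3x_3=2b_1+b_2 .$$
It is finite: the $b_i$, and then the $x_i$, have finite order. Define an alternating bilinear map $\psi:K\times K\to\mathbb Q/\mathbb Z$ by
$$\psi(b_i,b_j)=0,\quad\psi(b_i,x_j)=\frac{\delta_{ij}}{d_i},\quad\psi(x_1,x_2)=-\frac1{16D^2},\quad\psi(x_1,x_3)=-\frac1{8D^2},\quad\psi(x_2,x_3)=-\frac1{4D^2}.$$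
Once $\psi(b_i,x_j)$ is chosen, the values on the $x$'s are nearly forced: for instance $d_1\psi(x_1,x_2)$ must be $\psi(-4b_2-2b_3,x_2)=-\frac1D$. These values define an alternating form on the free abelian group on the six generators. It descends to $K$ provided each relator pairs to $0$ in $\mathbb Q/\mathbb Z$ with each generator. We check.

- $d_kb_k$: with $x_k$ the value is $1\equiv0$; with all other generators $0$.
- $d_1x_1+4b_2+2b_3$: with $x_1$: $0$; with $x_2$: $-\frac1D+\frac4{4D}=0$; with $x_3$: $-\frac2D+\frac2D=0$; with $b_1$: $-1\equiv0$; with $b_2,b_3$: $0$.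
- $d_2x_2-4b_1+b_3$: with $x_1$: $\frac1{4D}-\frac4{16D}=0$; with $x_2$: $0$; with $x_3$: $-\frac1D+\frac1D=0$; with $b_2$: $-1\equiv0$; with $b_1,b_3$: $0$.
- $d_3x_3-2b_1-b_2$: with $x_1$: $\frac1{8D}-\frac2{16D}=0$; with $x_2$: $\frac1{4D}-\frac1{4D}=0$; with $x_3$: $0$; with $b_3$: $-1\equiv0$; with $b_1,b_2$: $0$.

**Step 12 (the group $P$).** The purpose is to turn $\psi$ into a commutator. Write $K=\bigoplus_k\langle\epsilon_k\rangle$ with cyclic summands. Let $f:K\times K\to\mathbb Q/\mathbb Z$ be the bilinear map with $f(\epsilon_k,\epsilon_l)=\psi(\epsilon_k,\epsilon_l)$ for $k<l$ and $0$ otherwise; it exists because $\psi(\epsilon_k,\epsilon_l)$ is killed by the orders of $\epsilon_k$ and $\epsilon_l$. Then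
$$f(a,b)-f(b,a)=\psi(a,b).$$
Both sides are bilinear, and on pairs $(\epsilon_k,\epsilon_l)$ they agree for $k<l$ by definition, for $k>l$ because $-\psi(\epsilon_l,\epsilon_k)=\psi(\epsilon_k,\epsilon_l)$, and for $k=l$ because $\psi$ is alternating. Let $P=K\times\mathbb Q/\mathbb Z$ with
$$(a,s)(a',s')=(a+a',\,s+s'+f(a,a')).$$
Bilinearity of $f$ gives associativity; $(0,0)$ is the identity, $(-a,-s+f(a,a))$ is inverse to $(a,s)$, and $0\times\mathbb Q/\mathbb Z$ is central with abelian quotient $K$. So $P$ has class $\le2$. Comparing $(a,s)(a',s')$ with $(a',s')(a,s)$, and by induction on $m$,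
$$[(a,s),(a',s')]=(0,\psi(a,a')),\qquad(a,s)^m=\big(ma,\,ms+\tbinom m2f(a,a)\big).$$
(A small instance: if $K=(\mathbb Z/2)^2$ and $\psi(\epsilon_1,\epsilon_2)=\frac12$, lifts of $\epsilon_1,\epsilon_2$ have commutator $(0,\frac12)\ne0$.)

**Step 13 (lifting the relations exactly).** The purpose is to define a homomorphism $N\to P$. As $\mathbb Q/\mathbb Z$ is divisible, the power formula lets us adjust second components. Since $d_ib_i=0$ in $K$, we can choose $\tilde b_i=(b_i,\cdot)$ with $\tilde b_i^{\,d_i}=1$. Since $d_ix_i=\bar\beta_i(b)$ in $K$, both $(x_i,s)^{d_i}$ and $\beta_i(\tilde b)$ have $K$-component $\bar\beta_i(b)$, so we can choose $\tilde x_i=(x_i,\cdot)$ with $\tilde x_i^{\,d_i}=\beta_i(\tilde b)$. The $\tilde b_i$ commute because $\psi(b_i,b_j)=0$.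

Send $v_{i,p-1}\mapsto\tilde x_i$, $y_{i,p+r-1}\mapsto\tilde b_i$ and all other generators of $N$ to $1$. The defining relations of $N$ hold: $P$ has class $\le2$; for fixed $i$ the $v_{i,j}$ go to $\tilde x_i$ or $1$, which commute; the images of the $y$'s commute and have the right orders. For $j=p-1$ the last relation is $\tilde x_i^{\,d_i}=\beta_i(\tilde b)$, and for $j<p-1$ it becomes $1=1$, since $j+r<p+r-1$. So we have a homomorphism $N\to P$.

**Step 14 (conclusion).** Under this map $w$ goes to
$$\Big(0,\ 8D^2\cdot\frac{-1}{16D^2}+4D^2\cdot\frac{-1}{8D^2}+2D^2\cdot\frac{-1}{4D^2}\Big)=\big(0,-\tfrac32\big)=\big(0,\tfrac12\big)\ne0 .$$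
So $w_{r,p}$ has nontrivial image in $E$, while $\gamma_n(E)=1$. Hence $w_{r,p}\notin\gamma_n(G_r)$. This proves Theorem 1, and with it Theorem 2. The guess fails. $\blacksquare$

The three summands are each $-\frac12$, in agreement with Lemma 1: three copies of one element of order two, and three is odd.

## 9. The range of $n$, and a soluble residually nilpotent example of derived length $3$

**The range $n\ge4$ is the largest possible.** It is classical that $D_n(G)=\gamma_n(G)$ for $n\le3$ and all groups $G$ (see I. B. S. Passi, *Group Rings and Their Augmentation Ideals*, LNM 715). So the set of bad $n$ for $G_1\times G_2$, namely all $n\ge4$, cannot be enlarged.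

**How close to metabelian can a counterexample be?** The quotient $E$ that detected $w_{r,p}$ is an extension of a class-two group by $\mathbb Z$. So we may pass to a quotient of $G_r$ of a similar shape without losing anything.

**Theorem 3.** There is a finitely generated, residually nilpotent group $\bar S$ with $D_n(\bar S)\ne\gamma_n(\bar S)$ for all $n\ge4$, which is an extension of a nilpotent group of class $\le2$ and finite 2-power exponent by $\mathbb Z^2$. It is soluble of derived length exactly $3$.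

*Proof.*

**Step A (the group $S$).** The purpose is to make the normal subgroup nilpotent of class two. Let $M_r$ be the normal closure of all $v_i,y_i$ in $G_r$ and $S_r=G_r/\gamma_3(M_r)$. For each $p$, the homomorphism $G_r\to E$ of Section 7 maps $M_r$ into the normal subgroup $N$, which has class $\le2$; so it kills $\gamma_3(M_r)$ and factors through $S_r$. The image of $w_{r,p}$ in $S_r$ lies in $D_n(S_r)$, because membership in $D_n$ passes to quotients. It does not lie in $\gamma_n(S_r)$, because its image in $E$ is nontrivial and $\gamma_n(E)=1$. So Theorem 1 holds in $S_r$. As in the deduction of Theorem 2, $S=S_1\times S_2$ has $D_n(S)\ne\gamma_n(S)$ for all $n\ge4$.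

**Step B (residual nilpotence).** Let $L=\bigcap_m\gamma_m(S)$ and $\bar S=S/L$. As $L\le\gamma_m(S)$, we have $\gamma_m(\bar S)=\gamma_m(S)/L$ for all $m$, so $\bigcap_m\gamma_m(\bar S)=1$ and $\bar S$ is residually nilpotent. An element of $D_n(S)\setminus\gamma_n(S)$ maps into $D_n(\bar S)$, and not into $\gamma_n(S)/L=\gamma_n(\bar S)$. So $D_n(\bar S)\ne\gamma_n(\bar S)$ for all $n\ge4$, and $\bar S$ is finitely generated.

**Step C (structure).** The purpose is to identify the kernel over $\mathbb Z^2$ and bound its exponent. Since $G_r/M_r=\langle t\rangle\cong\mathbb Z$, we have $S/M\cong\mathbb Z^2$ with $M=\prod_{r=1,2}M_r/\gamma_3(M_r)$, of class $\le2$.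

We use this fact: a group $Q$ of class $\le2$ generated by elements of order dividing $q$ has exponent dividing $q^2$. Indeed $[a,b]^q=[a^q,b]=1$ for generators $a,b$, and these central commutators generate $Q'$, so $Q'$ has exponent dividing $q$. The abelian group $Q/Q'$ has exponent dividing $q$ as well. So $g^q\in Q'$ and $g^{q^2}=1$ for all $g$.

Fix $r$ and apply this with $q=d_1$ to the subgroup of $M_r/\gamma_3(M_r)$ generated by all conjugates in $S_r$ of the $y_i$, whose orders divide $d_1$. This subgroup is normal in $S_r$, so it contains all $[y_i,{}_rt]$ and hence all $v_i^{d_i}$. Therefore the conjugates of the $v_i$ have order dividing $d_1\cdot d_1^2=d_1^3$. Now $M_r/\gamma_3(M_r)$ is generated by the conjugates of the $v_i$ and $y_i$, all of order dividing $d_1^3$. By the fact again it has exponent dividing $d_1^6$, a power of $2$. Hence $M$ has finite 2-power exponent.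

Since $S/M\cong\mathbb Z^2$ is abelian, $L\le\gamma_2(S)\le M$. So $\bar S$ is an extension of $M/L$, which is nilpotent of class $\le2$ and of finite 2-power exponent, by $S/M\cong\mathbb Z^2$.

**Step D (derived length).** We have $\bar S'\le M/L$, so $\bar S''$ lies in the derived subgroup of $M/L$, which is abelian. Hence the derived length is at most $3$. By the known result quoted in Section 1, a finitely generated metabelian group cannot have $D_n\ne\gamma_n$ for all $n\ge4$. So the derived length is exactly $3$. $\square$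

Thus "metabelian" in the quoted positive theorem cannot be weakened to "soluble of derived length $3$", even for residually nilpotent groups. For arbitrary groups the statement already fails for a finitely presented one, and it fails at every $n\ge4$ simultaneously.
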